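
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Holomorphic bijections between Banach domains\\ whose derivatives are nowhere invertible}


\begin{abstract}
Let $f$ be a holomorphic one-to-one mapping of a domain in a complex Banach space $X$ onto a domain in a complex Banach space $Y$. It was conjectured that the derivative $df(x)$ is always injective, but not always surjective. We show that the second half is true and the first half is false. There is such an $f$ for which every $df(x)$ is injective with closed range of codimension $1$, and there is one, with $X$ and $Y$ both isometric to $\ell^1(\mathbb R)$, for which no $df(x)$ is injective or has dense range. The examples come from one mapping, built from exponentials and $n$-th powers, whose fibers are copies of a prescribed vector space over $\mathbb Q$. We also prove that $df(x)$ is invertible in several situations, for instance when it is surjective, when it is Fredholm of index $\ge0$, and when $X$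 is separable and all derivatives are injective with closed range.
\end{abstract}

\section{The question and the answer}

Let $X$ and $Y$ be complex Banach spaces and let $D\subset X$ be a \emph{domain}, that is, a nonempty open connected set. A mapping $f:D\to Y$ is \emph{holomorphic} if it is continuous and if for all $x\in D$, $h\in X$ the limit
\[
df(x)h=\lim_{t\to0}\frac{f(x+th)-f(x)}{t}\qquad(t\in\mathbb C)
\]
exists (existence in the weak sense is enough). We use the following standard facts.
\begin{enumerate}
\item[(H1)] A holomorphic $f$ is Fr\'echet differentiable: $df(x)$ is a bounded linear operator and $\|f(x+h)-f(x)-df(x)h\|\le c(x)\|h\|^2$ for small $h$. By the Cauchy estimates, $x\mapsto df(x)$ is continuous in operator norm.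
\item[(H2)] A series $\sum_kP_k$ of continuous $k$-homogeneous polynomials that converges uniformly on bounded sets is holomorphic.
\item[(H3)] (Inverse function theorem.) If $df(x)$ is an isomorphism, then $f$ maps some neighborhood of $x$ biholomorphically onto a neighborhood of $f(x)$.
\item[(H4)] (Classical.) If $U\subset\mathbb C^n$ is open and $f:U\to\mathbb C^n$ is holomorphic and injective, then $df(x)$ is invertible for every $x\in U$.
\end{enumerate}
``Isomorphism'' always means a bounded linear bijection with bounded inverse.

We study \emph{holomorphic bijections of domains}: holomorphic one-to-one mappings $f$ of a domain $D\subset X$ onto a domain $D'\subset Y$. If $f^{-1}$ is holomorphic too, the chain rule shows that every $df(x)$ is an isomorphism; by (H4) and (H3) this is what always happens if $X=Y=\mathbb C^n$. In general $f^{-1}$ is not even assumed continuous, and one asks what is left of the invertibility of $df(x)$. It is essential that the image is open. The injective map $x\mapsto(x,0)$ of $X$ into $X\oplus\mathbb C$ has a derivative that is not onto, and the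 injective map $t\mapsto(t^2,t^3)$ of $\mathbb C$ into $\mathbb C^2$ has derivative $0$ at the origin; but their images have no interior points. The following is stated in \cite{source}.

\medskip
\noindent\textbf{Conjecture.} \emph{For a holomorphic bijection of domains, {\rm(a)} every $df(x)$ is injective; but {\rm(b)} there are spaces $X,Y$ for which $df(x)$ need not be surjective.}
\medskip

We show that (b) is true and (a) is false, so the conjecture, which asserts both, is \emph{false}. In the next theorem, part (1) proves (b) and part (2) disproves (a); part (3) shows that injectivity can fail at every point.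

\begin{theorem}\label{thm:A}
\begin{enumerate}
\item[\textup{(1)}] There are a complex Banach space $X$ and a holomorphic bijection $f$ of a domain $D\subset X$ onto a domain $D'\subset Y=X\oplus\mathbb C$ such that for every $x\in D$ the operator $df(x)$ is injective with closed range of codimension exactly $1$. More generally, for each complex Banach space $Z\ne0$ there is such an example with $Y=X\oplus Z$, all $df(x)$ injective with closed range, and $Y/\operatorname{ran}df(x)\cong Z$ for all $x\in D$.
\item[\textup{(2)}] There are a holomorphic bijection $f$ of domains and a point $x$ with $\dim\ker df(x)=1$.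
\item[\textup{(3)}] There is a holomorphic bijection $f$ of domains, with $X$ and $Y$ both isometric to $\ell^1(\mathbb R)$, such that at every $x\in D$ the operator $df(x)$ is neither injective nor of dense range. In fact $\ker df(x)$ and $Y/\overline{\operatorname{ran}df(x)}$ are both nonseparable.
\end{enumerate}
\end{theorem}

There are limits to how badly $df(x)$ can behave.

\begin{theorem}\label{thm:B}
Let $f:D\to D'$ be a holomorphic bijection of domains $D\subset X$, $D'\subset Y$.
\begin{enumerate}
\item[\textup{(1)}] If $df(x)$ is surjective, then it is an isomorphism.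
\item[\textup{(2)}] If $df(x)$ is Fredholm of index $\ge0$, then it is an isomorphism.
\item[\textup{(3)}] If $\dim X<\infty$ or $\dim Y<\infty$, then $\dim X=\dim Y<\infty$ and every $df(x)$ is an isomorphism.
\item[\textup{(4)}] If $X$ is separable and every $df(x)$, $x\in D$, is injective with closed range, then every $df(x)$ is an isomorphism and $f^{-1}$ is holomorphic.
\end{enumerate}
\end{theorem}

By (1), at each point $df(x)$ is either an isomorphism or not surjective; where injectivity fails, surjectivity fails as well. Theorem~\ref{thm:A}(1) shows that index $-1$ cannot be allowed in (2) and that separability of $X$ cannot be dropped in (4). We do not settle whether (a) or (b) of the Conjecture holds when $X$ and $Y$ are required to be separable.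

We work in ZFC; the axiom of choice enters through bases of vector spaces over $\mathbb Q$. For a set $A$, $\ell^1(A)$ is the complex $\ell^1$-space with unit vectors $e_a$, $a\in A$; recall that a bounded family of vectors $(y_a)_{a\in A}$ in a Banach space determines a unique bounded linear map with $e_a\mapsto y_a$, of norm $\sup_a\|y_a\|$. Direct sums carry the $\ell^1$-norm, and $\mathbb N=\{1,2,\dots\}$.

\section{The idea}\label{sec:idea}

This section explains how the examples were built to fit the problem; the proofs in the later sections do not depend on it.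

\paragraph{A reduction.} To prove (b) we look for $f$ of the form
\[
f(v)=\Big(F(v),\ \tfrac1{2\pi i}\beta(v)\Big)\in\Omega\times\mathbb C,\qquad v\in\tilde\Omega,
\]
where $\tilde\Omega,\Omega$ are domains in one Banach space $V$, $F:\tilde\Omega\to\Omega$ is holomorphic and onto with every $dF(v)$ an isomorphism, and $\beta:V\to\mathbb C$ is bounded and linear. Then $df(v)\eta=(dF(v)\eta,\frac1{2\pi i}\beta(\eta))$. This operator is injective, and its range is the graph of the bounded functional $\frac1{2\pi i}\beta\circ dF(v)^{-1}$ on $V$, which is closed of codimension $1$ in $V\oplus\mathbb C$. So the derivative is as desired, and everything lies in the bijectivity: \emph{$f$ is bijective if and only if $\beta$ maps each fiber $F^{-1}(w)$, $w\in\Omega$, bijectively onto $\mathbb C$.} The image of $f$ is a sheet transverse to all the lines $\{w\}\times\mathbb C$; as $w$ moves around loops in $\Omega$ the sheet shifts along these lines, and we want it to pass exactly once through every point of $\Omega\times\mathbb C$. The fibers of $F$ are discrete, as $F$ is locally one-to-one, and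 must have the cardinality of $\mathbb C$. A discrete subset of a separable metric space is countable, so $V$ has to be nonseparable.

\paragraph{One exponential gives $\mathbb Z$.} Let $V=\mathbb C$, $F(v)=e^v-1$, $\beta(v)=v$. For $w\ne-1$ the fiber consists of the logarithms of $1+w$, and $\frac1{2\pi i}\beta$ maps it bijectively onto a coset of $\mathbb Z$ in $\mathbb C$.

\paragraph{Many exponentials are not enough.} Take a bounded set $A\subset\mathbb C$, $V=\ell^1(A)$, $F(v)_a=e^{v_a}-1$, $\beta(v)=\sum_av_a\,a$. Two points of a fiber differ by $2\pi i\sum_an_ae_a$ with integers $n_a$, only finitely many of them nonzero. So $\frac1{2\pi i}\beta$ maps each fiber onto a coset of the subgroup generated by $A$, and bijectively if and only if $A$ generates this subgroup freely. But $\mathbb C$ is divisible, and a nonzero free abelian group is not; no set generates $\mathbb C$ freely. We need exponentials that also know about division by integers.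

\paragraph{A square root gives $\frac12\mathbb Z$.} In $V=\mathbb C^2$ let $w=F(v)$ be given by
\[
1+w_1=\frac{e^{v_1}}{1+v_2/2},\qquad 1+w_2=\Big(1+\frac{v_2}2\Big)^2\qquad(v_2\ne-2),
\]
and let $\beta(v)=v_1$. Fix $w$ with $w_1,w_2\ne-1$ and a square root $\rho$ of $1+w_2$. The fiber over $w$ is described by $1+v_2/2=\pm\rho$, $e^{v_1}=\pm\rho(1+w_1)$, with the same sign. Hence $v_1/2\pi i$ runs through a coset of $\frac12\mathbb Z$, and $v_1$ determines $v_2$ by the first equation.

\paragraph{$N$ levels give $\frac1{N!}\mathbb Z$.} Put $u_1=e^{v_1}$, $u_n=1+v_n/n$ for $2\le n\le N$, and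
\[
1+w_n=\frac{u_n^{\,n}}{u_{n+1}}\quad(1\le n<N),\qquad 1+w_N=u_N^{\,N}.
\]
The first $N-1$ equations read $u_{n+1}=u_n^{\,n}/(1+w_n)$, so $u_{n+1}=u_1^{\,n!}/q_n$ with $q_n\ne0$ depending only on $w$; thus $v_1$ and $w$ determine $v$. The last equation becomes $u_1^{\,N!}=q_N$, again with $q_N\ne 0$ depending only on $w$. So $v_1/2\pi i$ runs through a coset of $\frac1{N!}\mathbb Z$.

\paragraph{Infinitely many levels give $\mathbb Q$.} Now let $n$ run through all of $\mathbb N$. There is no last equation; its role is taken over by the requirement $v\in\ell^1(\mathbb N)$. Let us see this for $w=0$. The equations give $u_n=e^{(n-1)!\,v_1}$ for $n\ge2$, so $v_1$ determines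
\[
v_n=n\big(e^{(n-1)!\,v_1}-1\big)\qquad(n\ge2).
\]
If $v_1\in2\pi i\mathbb Q$, then $v_n=0$ for large $n$ and $v\in\ell^1(\mathbb N)$. Conversely let $v\in\ell^1(\mathbb N)$. Then $n(u_n-1)\to0$, and for large $n$ we can write $u_n=e^{\tau_n}$ with the principal logarithm $\tau_n$, where $n\tau_n\to0$. Both $\tau_{n+1}$ and $n\tau_n$ are small logarithms of $u_{n+1}=u_n^{\,n}$, so $\tau_{n+1}=n\tau_n$ for $n\ge n_0$. A sequence with this recursion is unbounded unless it vanishes; hence $\tau_{n_0}=0$, $u_{n_0}=1$ (we may take $n_0\ge2$), and $v_1\in2\pi i\mathbb Q$.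

\paragraph{Many blocks give any $\mathbb Q$-vector space.} The group $\mathbb C$ is a direct sum of lines $\mathbb Qb$, where $b$ runs through a basis $B$ of $\mathbb C$ over $\mathbb Q$, which we may take in the closed unit disk. Taking one such block of variables for every $b\in B$ and $\beta(v)=\sum_bv_{b,1}b$, we expect fibers that $\frac1{2\pi i}\beta$ maps bijectively onto $\mathbb C$. Section~\ref{sec:F} carries this out. It works equally well for any $\mathbb Q$-subspace $\Lambda$ of any Banach space $Z$, in place of $\mathbb C$, and this extra freedom disproves (a): if $\frac1{2\pi i}\beta$ maps each fiber bijectively onto a coset of $\Lambda$ only, one can add a variable $s$ and use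
\[
f(s,v)=\Big(F(v),\ c(s)+\tfrac1{2\pi i}\beta(v)\Big)
\]
with a holomorphic $c$ such that every coset of $\Lambda$ contains $c(s)$ for exactly one $s$. Nothing forces $c$ to have an injective derivative, and whether a suitable $\Lambda$ exists is a question of linear algebra over $\mathbb Q$.

\section{A mapping whose fibers are copies of a $\mathbb Q$-vector space}\label{sec:F}

In the blocks above we pass to logarithmic variables $\xi_n$ with $u_n=e^{\xi_n/n}$. Then $v_1=\xi_1$ and $v_n=n(e^{\xi_n/n}-1)$ for $n\ge2$, and the nonlinear equations for $F$ become linear ones for $\xi$. The first two subsections treat the change of variables and the linear map.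

\subsection{Exponential maps of $\ell^1$}

Let
\[
\epsilon_r(t)=r(e^{t/r}-1)\quad(1\le r<\infty),\qquad\epsilon_\infty(t)=t\qquad(t\in\mathbb C).
\]

\begin{lemma}\label{lem:exp}
Let $A$ be a set, $r:A\to[1,\infty]$, and $E_r(x)=(\epsilon_{r_a}(x_a))_{a\in A}$ for $x\in\ell^1(A)$.
\begin{enumerate}
\item[\textup{(i)}] $E_r$ is a holomorphic map of $\ell^1(A)$ into itself, and every $dE_r(x)$ is an isomorphism.
\item[\textup{(ii)}] Its range is $\Omega_r=\{w\in\ell^1(A):w_a\ne-r_a\text{ whenever }r_a<\infty\}$, and this is a domain.
\item[\textup{(iii)}] $E_r(x)=E_r(x')$ if and only if $x-x'$ is a finite sum of terms $2\pi i\,n_ar_ae_a$ with $n_a\in\mathbb Z$, $r_a<\infty$.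
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We have $E_r=\sum_{k\ge1}P_k$ with $P_k(x)_a=x_a^k/(r_a^{k-1}k!)$, where only $k=1$ contributes if $r_a=\infty$. Since $r_a\ge1$, $\|P_k(x)\|\le\sum_a|x_a|^k/k!\le\|x\|^k/k!$, and (H2) applies. Differentiating coordinatewise, we see that $dE_r(x)$ is multiplication by the family with entries $e^{x_a/r_a}$ (and $1$ where $r_a=\infty$). The moduli of the entries lie between $e^{-\|x\|}$ and $e^{\|x\|}$, so $dE_r(x)$ is an isomorphism.

(ii) Since $\epsilon_r$ omits the value $-r$ for $r<\infty$, the range lies in $\Omega_r$. Let $w\in\Omega_r$. For all but finitely many $a$ we have $|w_a|\le\frac12\le\frac12r_a$. For these take $x_a=r_a\operatorname{Log}(1+w_a/r_a)$, or $x_a=w_a$ if $r_a=\infty$; since $|\operatorname{Log}(1+u)|\le|u|/(1-|u|)\le2|u|$ for $|u|\le\frac12$, we get $|x_a|\le2|w_a|$. For the remaining finitely many $a$ take any solution of $\epsilon_{r_a}(x_a)=w_a$. Then $x\in\ell^1(A)$ and $E_r(x)=w$. So $\Omega_r=E_r(\ell^1(A))$; it is open by (i) and (H3), and connected as a continuous image of $\ell^1(A)$.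

(iii) $E_r(x)=E_r(x')$ means $x_a-x_a'\in2\pi ir_a\mathbb Z$ where $r_a<\infty$ and $x_a=x_a'$ where $r_a=\infty$. A nonzero difference has modulus at least $2\pi$ because $r_a\ge1$, and $x-x'\in\ell^1(A)$, so only finitely many are nonzero.
\end{proof}

\subsection{Linear algebra of a block}

Fix a complex Banach space $Z$, a $\mathbb Q$-linear subspace $\Lambda\subset Z$, and a basis $B$ of $\Lambda$ over $\mathbb Q$. Multiplying basis vectors by rationals we may assume $\|b\|\le1$ for all $b\in B$. Put
\[
V=\ell^1(B\times\mathbb N),\qquad \beta:V\to Z,\quad\beta(\xi)=\sum_{b\in B}\xi_{b,1}\,b .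
\]
The map $\beta$ is linear with $\|\beta\|\le1$. (If $\Lambda=0$, then $B=\emptyset$ and $V=\{0\}$, and everything below holds trivially.) In logarithmic variables $\xi$ the equation $1+w_n=u_n^{\,n}/u_{n+1}$ says that $1+w_n$ is the exponential of $\xi_n-\xi_{n+1}/(n+1)$. So we need the operator
\begin{equation}\label{eq:T}
(T\xi)_{b,n}=\xi_{b,n}-\tfrac1{n+1}\,\xi_{b,n+1}\qquad(b\in B,\ n\in\mathbb N)
\end{equation}
on $V$. We have $T=I-N$, where $Ne_{b,1}=0$ and $Ne_{b,n}=\frac1ne_{b,n-1}$ for $n\ge2$. Since $\|N\|\le\frac12$, $T$ is an isomorphism with inverse $\sum_{k\ge0}N^k$. As $N^ke_{b,n}=\frac{(n-k)!}{n!}e_{b,n-k}$ for $k<n$ and $N^ne_{b,n}=0$,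
\begin{equation}\label{eq:Tinv}
T^{-1}e_{b,n}=e_{b,n}+\tfrac1n\,e_{b,n-1}+\dots+\tfrac1{n!}\,e_{b,1}.
\end{equation}

By Lemma~\ref{lem:exp}(iii), the fibers of the maps to be used below are governed by the groups
\[
L=\operatorname{span}_{\mathbb Z}\{e_{b,n}:b\in B,\,n\ge1\},\quad M=T^{-1}L,\quad P=\operatorname{span}_{\mathbb Z}\{m\,e_{b,m}:b\in B,\,m\ge2\}.
\]

\begin{lemma}\label{lem:lattice}
$\beta(M)=\Lambda$ and $M\cap\ker\beta=P$.
\end{lemma}

\begin{proof}
By \eqref{eq:Tinv}, $\beta(T^{-1}e_{b,n})=b/n!$. Hence $\beta(M)=\operatorname{span}_{\mathbb Z}\{b/n!\}=\operatorname{span}_{\mathbb Q}B=\Lambda$.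

For $m\ge2$ we have $T(me_{b,m})=me_{b,m}-e_{b,m-1}\in L$, and $\beta(me_{b,m})=0$. So $P\subset M\cap\ker\beta$. Conversely, let $\xi\in M$ and $\beta(\xi)=0$. By \eqref{eq:Tinv}, $\xi$ has finitely many nonzero coordinates, all rational, and $\sum_b\xi_{b,1}b=0$. Since $B$ is independent over $\mathbb Q$, $\xi_{b,1}=0$ for all $b$. By \eqref{eq:T},
\[
\xi_{b,n+1}=(n+1)\big(\xi_{b,n}-(T\xi)_{b,n}\big),
\]
where $(T\xi)_{b,n}\in\mathbb Z$. By induction on $n$, all $\xi_{b,n}$ are integers and $\xi_{b,m}\in m\mathbb Z$ for $m\ge2$. So $\xi\in P$.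
\end{proof}

\subsection{The mapping $F$}

Let
\[
\tilde\Omega=\{v\in V:\ v_{b,m}\ne-m\ \ (b\in B,\,m\ge2)\},\qquad
\Omega=\{w\in V:\ w_{b,n}\ne-1\ \ (b\in B,\,n\ge1)\},
\]
and define $F(v)=w$, for $v\in\tilde\Omega$, by
\begin{equation}\label{eq:F}
1+w_{b,1}=\frac{e^{v_{b,1}}}{1+v_{b,2}/2},\qquad
1+w_{b,n}=\frac{(1+v_{b,n}/n)^n}{1+v_{b,n+1}/(n+1)}\quad(n\ge2).
\end{equation}

\begin{proposition}\label{prop:F}
\begin{enumerate}
\item[\textup{(i)}] $\tilde\Omega$ and $\Omega$ are domains in $V$, and $F$ is a holomorphic map of $\tilde\Omega$ onto $\Omega$.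
\item[\textup{(ii)}] $dF(v)$ is an isomorphism of $V$ for every $v\in\tilde\Omega$.
\item[\textup{(iii)}] For every $w\in\Omega$, $\beta$ maps the fiber $F^{-1}(w)$ bijectively onto a coset of $2\pi i\Lambda$ in $Z$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $E$ be the map of Lemma~\ref{lem:exp} for the index set $B\times\mathbb N$ and $r\equiv1$, and let $\tilde E$ be the one for $r_{b,1}=\infty$, $r_{b,m}=m$ $(m\ge2)$. Their ranges are $\Omega$ and $\tilde\Omega$, so these are domains. If $v=\tilde E(\xi)$, then $v_{b,1}=\xi_{b,1}$ and $1+v_{b,m}/m=e^{\xi_{b,m}/m}$ for $m\ge2$, and \eqref{eq:F} becomes $1+w_{b,n}=\exp\big(\xi_{b,n}-\xi_{b,n+1}/(n+1)\big)$ for all $n\ge1$. So $w=E(T\xi)$. As every $v\in\tilde\Omega$ is of the form $\tilde E(\xi)$, it follows that $F$ maps $\tilde\Omega$ into $\Omega\subset V$ and that the square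
\[
\begin{array}{ccc}
V&\stackrel{T}{\longrightarrow}&V\\[2pt]
{\scriptstyle\tilde E}\big\downarrow&&\big\downarrow{\scriptstyle E}\\[2pt]
\tilde\Omega&\stackrel{F}{\longrightarrow}&\Omega
\end{array}
\]
commutes.

(i), (ii) By Lemma~\ref{lem:exp}(i) and (H3), $\tilde E$ has holomorphic local inverses, so $F$ is locally of the form $E\circ T\circ\tilde E^{-1}$. Thus $F$ is holomorphic, and $dF(\tilde E(\xi))=dE(T\xi)\circ T\circ d\tilde E(\xi)^{-1}$ is an isomorphism. Moreover $F(\tilde\Omega)=E(TV)=E(V)=\Omega$.

(iii) Choose $\xi$ with $F(\tilde E(\xi))=w$. By the square and Lemma~\ref{lem:exp}(iii) for $E$, a point $\tilde E(\xi')$ lies in $F^{-1}(w)$ if and only if $T(\xi'-\xi)\in2\pi iL$, that is, $\xi'\in\xi+2\pi iM$. So $F^{-1}(w)=\tilde E(\xi+2\pi iM)$. Since $\tilde E$ does not change the coordinates with index $(b,1)$, we have $\beta\circ\tilde E=\beta$. Hence, by Lemma~\ref{lem:lattice},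
\[
\beta(F^{-1}(w))=\beta(\xi)+2\pi i\beta(M)=\beta(\xi)+2\pi i\Lambda .
\]
If two points $\tilde E(\xi+2\pi i\mu)$ and $\tilde E(\xi+2\pi i\mu')$ of the fiber, with $\mu,\mu'\in M$, have the same image under $\beta$, then $\mu-\mu'\in M\cap\ker\beta=P$. By Lemma~\ref{lem:exp}(iii) for $\tilde E$, the group of periods of $\tilde E$ is $2\pi iP$, so the two points coincide.
\end{proof}

\begin{remark}
The scaling $v_m=m(u_m-1)$ is what makes $T$ bounded. With the exponential $e^t-1$ in all coordinates $m\ge2$ of $\tilde E$, the linear map in the square would have to send $e_{b,m}$ to $me_{b,m}-e_{b,m-1}$, and it would not be bounded on $V$.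
\end{remark}

\section{From $F$ to holomorphic bijections}

\begin{proposition}\label{prop:main}
Let $W$ and $Z$ be complex Banach spaces ($W=\{0\}$ is allowed), $S\subset W$ a domain, $c:S\to Z$ holomorphic, and $\Lambda\subset Z$ a $\mathbb Q$-subspace such that
\begin{equation}\label{eq:star}
\text{every }z\in Z\text{ has exactly one representation }z=c(s)+\lambda,\quad s\in S,\ \lambda\in\Lambda .
\end{equation}
With $V,\beta,F,\tilde\Omega,\Omega$ as in Section~\ref{sec:F}, the formula
\[
f(s,v)=\Big(F(v),\ c(s)+\tfrac1{2\pi i}\beta(v)\Big)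
\]
defines a holomorphic bijection of the domain $D=S\times\tilde\Omega\subset X=W\oplus V$ onto the domain $D'=\Omega\times Z\subset Y=V\oplus Z$. For all $(s,v)\in D$,
\[
\ker df(s,v)=\ker c'(s)\times\{0\},
\]
and $\operatorname{ran}df(s,v)$ is the image of $V\oplus\operatorname{ran}c'(s)$ under an automorphism of $Y$ of the form $(a,z)\mapsto(a,z+\psi a)$, with $\psi:V\to Z$ bounded and linear. Consequently $Y/\overline{\operatorname{ran}df(s,v)}\cong Z/\overline{\operatorname{ran}c'(s)}$.
\end{proposition}

\begin{proof}
$D$ and $D'$ are domains and $f$ is holomorphic by Proposition~\ref{prop:F}.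

\emph{Bijectivity.} Let $(w,z)\in\Omega\times Z$. By Proposition~\ref{prop:F}(iii) there is $z_w\in Z$ such that $v\mapsto\frac1{2\pi i}\beta(v)-z_w$ maps $F^{-1}(w)$ bijectively onto $\Lambda$. The equation $f(s,v)=(w,z)$ means that $v\in F^{-1}(w)$ and
\[
z-z_w=c(s)+\Big(\tfrac1{2\pi i}\beta(v)-z_w\Big),
\]
where the bracket is in $\Lambda$. By \eqref{eq:star} there is exactly one pair $(s,\lambda)\in S\times\Lambda$ with $z-z_w=c(s)+\lambda$, and to $\lambda$ there corresponds exactly one $v\in F^{-1}(w)$. So $f(s,v)=(w,z)$ has exactly one solution.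

\emph{Derivative.} Put $R=dF(v)$, an isomorphism of $V$, and $\psi=\frac1{2\pi i}\beta\circ R^{-1}$. Then
\[
df(s,v)(h,\eta)=\big(R\eta,\ c'(s)h+\psi(R\eta)\big).
\]
This vanishes if and only if $\eta=0$ and $c'(s)h=0$. As $R\eta$ runs through $V$, the range is the image of $V\oplus\operatorname{ran}c'(s)$ under $(a,z)\mapsto(a,z+\psi a)$, which is an automorphism of $Y$ with inverse $(a,z)\mapsto(a,z-\psi a)$. The last assertion follows by taking closures and quotients.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}(1)]
Let $Z\ne0$ and take $W=S=\{0\}$, $c=0$, $\Lambda=Z$. Condition \eqref{eq:star} is trivial. We get a holomorphic bijection $f=(F,\frac1{2\pi i}\beta)$ of $\tilde\Omega\subset X=V$ onto $\Omega\times Z\subset Y=X\oplus Z$. By Proposition~\ref{prop:main} all $df(v)$ are injective, and $\operatorname{ran}df(v)$ is the image of $V\oplus\{0\}$ under an automorphism of $Y$. So it is closed, and $Y/\operatorname{ran}df(v)\cong Z$. For $Z=\mathbb C$ the codimension is $1$.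
\end{proof}

This proves (b). For $Z=\mathbb C$ the example is explicit up to the choice of a basis $B$ of $\mathbb C$ over $\mathbb Q$ in the closed unit disk: $f$ is given by \eqref{eq:F} together with the last coordinate $\frac1{2\pi i}\sum_{b\in B}v_{b,1}\,b$.

\section{Derivatives with a kernel}

To disprove (a) we need \eqref{eq:star} for a map $c$ with $c'(s)$ not injective. We take $S=W$. Condition \eqref{eq:star} says that $s\mapsto c(s)+\Lambda$ is a bijection of $W$ onto $Z/\Lambda$. So it suffices to find a $\mathbb Q$-linear map $q:Z\to W$ with $q\circ c=\mathrm{id}$ and to put $\Lambda=\ker q$; no continuity is asked of $q$. If $c(0)=0$, such a $q$ exists as soon as the vectors $c(s)$, $s\ne0$, do not satisfy any nontrivial linear relations over $\mathbb Q$.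

\begin{lemma}\label{lem:transversal}
Let $c:W\to Z$ be a map between complex Banach spaces with $c(0)=0$ such that the family $(c(s))_{s\in W\setminus\{0\}}$ is linearly independent over $\mathbb Q$. Then some $\mathbb Q$-subspace $\Lambda\subset Z$ satisfies \eqref{eq:star} with $S=W$.
\end{lemma}

\begin{proof}
Extend the family to a basis of $Z$ over $\mathbb Q$ and let $q:Z\to W$ be the $\mathbb Q$-linear map with $q(c(s))=s$ for $s\ne0$ and $q=0$ on the remaining basis vectors. Then $q(c(s))=s$ for all $s\in W$, including $s=0$. Put $\Lambda=\ker q$. For $z\in Z$ and $s\in W$ we have $z-c(s)\in\Lambda$ if and only if $s=q(z)$.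
\end{proof}

In both proofs below we show independence even over $\mathbb C$, by means of Vandermonde determinants.

\begin{proof}[Proof of Theorem~\ref{thm:A}(2)]
Let $W=\mathbb C$, $Z=\ell^1(\{2,3,4,\dots\})$ and
\[
c(s)=\Big(\frac{s^k}{k!}\Big)_{k\ge2}.
\]
By (H2), $c$ is holomorphic, and $c(0)=0$, $c'(0)=0$. Let $s_1,\dots,s_m$ be distinct and nonzero, and $\sum_i\alpha_ic(s_i)=0$ with $\alpha_i\in\mathbb C$. Then $\sum_i\alpha_is_i^k=0$ for $k=2,\dots,m+1$. The determinant of this system is $\prod_is_i^2$ times a Vandermonde determinant, hence nonzero, and all $\alpha_i=0$. So Lemma~\ref{lem:transversal} and Proposition~\ref{prop:main} give a holomorphic bijection $f$ of domains with $\ker df(0,v)=\mathbb C\times\{0\}$ for every $v\in\tilde\Omega$.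
\end{proof}

This disproves (a). For part (3) we want a kernel at \emph{every} point. The cusp $t\mapsto(t^2,t^3)$ is injective and its derivative vanishes at $t=0$. Apply it in every coordinate of $\ell^1(A)$ with $A$ uncountable: each $s\in\ell^1(A)$ has uncountably many zero coordinates, and all of these contribute to the kernel. A second map then makes the values linearly independent; it lists all monomials in the coordinates, much as $c$ did above for one variable.

\begin{proof}[Proof of Theorem~\ref{thm:A}(3)]
Let $|A|=2^{\aleph_0}$, $A'=A\times\{2,3\}$, $W=\ell^1(A)$, $Z=\ell^1\big(\bigsqcup_{k\ge1}(A')^k\big)$, and $c=e\circ g$ with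
\[
\begin{aligned}
g&:\ell^1(A)\to\ell^1(A'),&g(s)_{(a,j)}&=s_a^j,\\
e&:\ell^1(A')\to Z,&e(z)_{(\alpha_1,\dots,\alpha_k)}&=\tfrac1{k!}\,z_{\alpha_1}\cdots z_{\alpha_k}.
\end{aligned}
\]

\emph{$c$ is holomorphic and $c(0)=0$.} The map $g$ is a sum of a $2$-homogeneous and a $3$-homogeneous polynomial, and $\|g(s)\|\le\|s\|^2+\|s\|^3$. The part of $e$ with values in $\ell^1((A')^k)$ is a $k$-homogeneous polynomial, and its value at $z$ has norm $\|z\|^k/k!$. So $g$ and $e$ are holomorphic by (H2), and $g(0)=0$, $e(0)=0$.

\emph{Independence.} Since $t\mapsto(t^2,t^3)$ is injective on $\mathbb C$, $g$ is injective; it maps distinct nonzero points to distinct nonzero points. So it suffices to show that the family $(e(z))_{z\ne0}$ is linearly independent over $\mathbb C$. Let $z_1,\dots,z_m\in\ell^1(A')$ be distinct and nonzero and $\sum_i\beta_ie(z_i)=0$ with $\beta_i\in\mathbb C$. The functionals $\ell\in\ell^\infty(A')=\ell^1(A')^*$ with $\ell(z_i)=0$ for some $i$, or $\ell(z_i-z_j)=0$ for some $i\ne j$, form a finite union of proper subspaces. A complex vector space is not such a union,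 so there is $\ell$ for which the numbers $\ell(z_1),\dots,\ell(z_m)$ are distinct and nonzero. For $k\ge1$ the bounded functional
\[
\ell_k(u)=k!\sum_{\alpha\in(A')^k}\ell_{\alpha_1}\cdots\ell_{\alpha_k}\,u_\alpha\qquad\text{on }Z
\]
satisfies $\ell_k(e(z))=\ell(z)^k$. Hence $\sum_i\beta_i\ell(z_i)^k=0$ for $1\le k\le m$. The determinant of this system is $\prod_i\ell(z_i)$ times a Vandermonde determinant, so all $\beta_i=0$.

Thus Lemma~\ref{lem:transversal} and Proposition~\ref{prop:main} give a holomorphic bijection $f$ of domains.

\emph{Kernel and range of the derivative.} Let $s\in\ell^1(A)$. The support of $s$ is countable, so $A_s=\{a\in A:s_a=0\}$ is uncountable. For $a\in A$,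
\[
(g'(s)h)_{(a,2)}=2s_ah_a,\qquad(g'(s)h)_{(a,3)}=3s_a^2h_a .
\]
By the chain rule $c'(s)=e'(g(s))\,g'(s)$, so $\ker c'(s)\supset\ker g'(s)=\ell^1(A_s)$, which is nonseparable. Next, the component of $e(z)$ in $\ell^1((A')^1)$ is $z$ itself. So the corresponding component of $c'(s)h$ is $g'(s)h$, whose coordinates $(a,j)$ with $a\in A_s$ vanish. Therefore $\overline{\operatorname{ran}c'(s)}$ lies in the closed subspace $\{u\in Z:u_{(a,j)}=0\text{ for }a\in A_s,\ j=2,3\}$, and $Z/\overline{\operatorname{ran}c'(s)}$ has the nonseparable space $\ell^1(A_s\times\{2,3\})$ as a quotient; so it is itself nonseparable. By Proposition~\ref{prop:main}, $\ker df(s,v)$ and $Y/\overline{\operatorname{ran}df(s,v)}$ are nonseparable for every $(s,v)\in D$.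

\emph{The spaces.} The index set $\bigsqcup_k(A')^k$ has cardinality $2^{\aleph_0}$. An element of $Z$ is determined by a countable subset of it and a sequence of complex numbers, so $|Z|=(2^{\aleph_0})^{\aleph_0}=2^{\aleph_0}$ and $|B|\le2^{\aleph_0}$. Hence $X=\ell^1(A)\oplus\ell^1(B\times\mathbb N)$ and $Y=\ell^1(B\times\mathbb N)\oplus Z$ are $\ell^1$-spaces over sets of cardinality $2^{\aleph_0}$, and both are isometric to $\ell^1(\mathbb R)$.
\end{proof}

\section{Where the derivative has to be invertible}

We now prove Theorem~\ref{thm:B}. Let $f:D\to D'$ be a holomorphic bijection of domains. Parts (1) and (2) use only injectivity of $f$; parts (3) and (4) use also that the image is open.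

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
Let $A=df(x_0)$. If $\ker A$ is complemented, the implicit function theorem shows that a surjective $A$ with nonzero kernel contradicts injectivity. In general we start at a point $x_0+th$ with $h\in\ker A$ and solve the equation $f(x)=f(x_0)$ near it by iteration.

Suppose $A$ is onto and $Ah=0$ with $h\ne0$. By the open mapping theorem there is $\kappa>0$ such that every $y\in Y$ is $y=Au$ with $\|u\|\le\kappa\|y\|$. By (H1) there is $r>0$ with $\|df(x)-A\|\le\frac1{2\kappa}$ on the ball $B(x_0,r)\subset D$. For small $t>0$ put $x^0=x_0+th$. Since $Ah=0$, (H1) gives $\|f(x^0)-f(x_0)\|\le Ct^2$ with $C$ independent of $t$. Inductively let $x^{j+1}=x^j+u_j$, where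
\[
Au_j=f(x_0)-f(x^j),\qquad\|u_j\|\le\kappa\|f(x_0)-f(x^j)\|.
\]
As long as $x^j,x^{j+1}\in B(x_0,r)$, integration of $df-A$ along the segment between them gives
\[
\|f(x_0)-f(x^{j+1})\|=\|f(x^{j+1})-f(x^j)-Au_j\|\le\tfrac1{2\kappa}\|u_j\|\le\tfrac12\|f(x_0)-f(x^j)\| .
\]
Hence $\|f(x_0)-f(x^j)\|\le2^{-j}Ct^2$ and $\|u_j\|\le2^{-j}\kappa Ct^2$, and all points stay within distance $t\|h\|+2\kappa Ct^2$ of $x_0$. For small $t$ this is less than $r$, so the iteration never leaves the ball, and $x^j$ converges to a point $x^*\in B(x_0,r)$ with $f(x^*)=f(x_0)$. But $\|x^*-x_0-th\|\le2\kappa Ct^2<t\|h\|$ for small $t$, so $x^*\ne x_0$, contradicting injectivity of $f$. So $A$ is bijective, and an isomorphism by the open mapping theorem.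
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
We split off the part of $f$ on which the derivative is invertible and apply (H4) to what remains. Translating, let $x=0$ and $f(0)=0$, and let $A=df(0)$ be Fredholm of index $\ge0$: with $N=\ker A$, $k=\dim N<\infty$, the range of $A$ is closed, there are closed complements $X=X_1\oplus N$, $Y=\operatorname{ran}A\oplus C$, and $\dim C\le k$. Suppose $k>0$. Let $Q$ be the projection of $Y$ onto $\operatorname{ran}A$ along $C$. The map
\[
G(x_1+n)=\big(Qf(x_1+n),\,n\big)\in\operatorname{ran}A\oplus N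
\]
has derivative $x_1+n\mapsto(Ax_1,n)$ at $0$, which is an isomorphism, so $G$ is biholomorphic near $0$. In the new coordinates $f(G^{-1}(\rho,n))=\rho+\phi(\rho,n)$ with $\phi$ holomorphic and $C$-valued. Therefore $n\mapsto\phi(0,n)=f(G^{-1}(0,n))$ is holomorphic and injective from an open neighborhood of $0$ in $N\cong\mathbb C^k$ to $C$. Since $dG(0)^{-1}(0,n)=n$, its derivative at $0$ is $n\mapsto An=0$. As $\dim C\le k$, we may compose with a linear injection $C\to\mathbb C^k$. The result is an injective holomorphic map from an open subset of $\mathbb C^k$ to $\mathbb C^k$ with derivative $0$ at $0$, contradicting (H4). So $k=0$, hence $C=0$, and $A$ is an isomorphism.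
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(3)]
If $\dim X<\infty$, then $D$ is a countable union of compact sets $K_i$, and $D'=\bigcup_if(K_i)$. Since $D'$ is open in $Y$, the Baire category theorem gives an $i$ such that the compact set $f(K_i)$ has interior points in $Y$. So $Y$ is locally compact and $\dim Y<\infty$. Thus in either case $n=\dim Y<\infty$.

If $\dim X>n$, restrict $f$ to the intersection of $D$ with an $(n+1)$-dimensional affine subspace meeting $D$, and embed $Y$ linearly into $\mathbb C^{n+1}$. We get an injective holomorphic map from a nonempty open subset of $\mathbb C^{n+1}$ to $\mathbb C^{n+1}$ whose derivatives have rank at most $n$, contradicting (H4). If $\dim X=d<n$, the map $(x,y)\mapsto f(x)$ on $D\times\mathbb C^{n-d}$ is locally Lipschitz, so it maps the null set $D\times\{0\}$ onto a null set; but its image $D'$ is open and nonempty. Hence $\dim X=n$, and (H4) shows that every $df(x)$ is an isomorphism.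
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(4)]
We first find one point where $df$ is onto, by a category argument, and then use connectedness of $D$.

\emph{Some $df(x_1)$ is onto.} Let $x_0\in D$. Since $df(x_0)$ is injective with closed range, the open mapping theorem gives $\delta>0$ with $\|df(x_0)h\|\ge2\delta\|h\|$ for all $h$. Let $\bar B\subset D$ be a closed ball of positive radius centered at $x_0$ on which $\|df(x)-df(x_0)\|\le\delta$. For $x,x'\in\bar B$, integration along the segment gives $\|f(x)-f(x')-df(x_0)(x-x')\|\le\delta\|x-x'\|$, and therefore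
\[
\|f(x)-f(x')\|\ge\delta\|x-x'\| .
\]
So if $f(x_j)$, $x_j\in\bar B$, converges in $Y$, then $(x_j)$ is a Cauchy sequence; it has a limit in $\bar B$, and by continuity of $f$ the limit of $f(x_j)$ lies in $f(\bar B)$. Hence $f(\bar B)$ is closed in $Y$. As $X$ is separable, $D$ is covered by the interiors of countably many such balls. (This is the only use of separability.) By the Baire category theorem in the open set $D'$, one of the sets $f(\bar B)$ contains a ball around some point $f(x_1)$ with $x_1\in\bar B$. Fix this $\bar B$ and its $\delta$.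

Let $v\in Y$. For small $t>0$ there is $x_t\in\bar B$ with $f(x_t)=f(x_1)+tv$. Then $\|x_t-x_1\|\le t\|v\|/\delta$, and (H1) at $x_1$ gives $tv=df(x_1)(x_t-x_1)+O(t^2)$. So the distance of $v$ from $\operatorname{ran}df(x_1)$ is $O(t)$, hence $0$. The range is closed, so $v\in\operatorname{ran}df(x_1)$. Thus $df(x_1)$ is onto; being injective, it is an isomorphism.

\emph{All $df(x)$ are onto.} Let $I$ be the set of $x\in D$ for which $df(x)$ is an isomorphism. It is nonempty, and open by (H1). To see that it is closed in $D$, let $x_j\in I$, $x_j\to x\in D$, and choose $\delta>0$ with $\|df(x)h\|\ge\delta\|h\|$ for all $h$. For large $j$ we have $\|df(x)-df(x_j)\|<\delta/2$, so $\|df(x_j)h\|\ge\frac\delta2\|h\|$ and $\|df(x_j)^{-1}\|\le2/\delta$. Then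
\[
df(x)=df(x_j)\Big(I_X+df(x_j)^{-1}\big(df(x)-df(x_j)\big)\Big),
\]
where $I_X$ is the identity of $X$ and the added operator has norm less than $1$; by the Neumann series $df(x)$ is invertible. So $x\in I$. Since $D$ is connected, $I=D$. By (H3), $f^{-1}$ coincides near every point of $D'$ with a holomorphic local inverse, so it is holomorphic.
\end{proof}

\begin{thebibliography}{1}
\bibitem{source} A printed mathematics book, in which the problem and the conjecture are stated.
\end{thebibliography}

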